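# Standard indices of c.e. sets in models of $B\Sigma_1$

## 1. Incomplete in $\omega$, computable in a cut

**Theorem 1.** Let $e\in\omega$ and suppose that $\emptyset'\not\le_T W_e$ in $\omega$. Then there is a model $\mathcal M\models PA^-+B\Sigma_1$ (including $I\Delta_0+\exp$), an initial segment of an elementary extension of $\omega$ with $\omega$ $\Sigma_1$-definable in $\mathcal M$ from parameters, such that $W_e$ is computable in $\mathcal M$.

Here $W_e$ is the $e$-th computably enumerable set. Since $e$ is a standard number, $W_e$ is one fixed $\Sigma_1$ definition without parameters, and we may read that definition in any model of arithmetic. The theorem says that the reading can change the complexity of the set completely: if the definition gives an incomplete set in $\omega$, however complicated below $\emptyset'$, then some model of weak induction reads the same definition as a computable set.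

The theorem answers a uniformity question. Slaman and Woodin showed that every model of $PA^-+B\Sigma_1$ has a c.e. set $W$ with $\emptyset<_TW<_T\emptyset'$, and also a pair of c.e. sets of incomparable degrees. In both results the sets may depend on the model. Is there a standard $e\in\omega$ such that $\emptyset<_T W_e<_T\emptyset'$ in all models of $PA^-+B\Sigma_1$? More generally, are there $d,e\in\omega$ such that in every such model the degrees of $W_d$ and $W_e$ are incomparable?

**Theorem 2.** Both answers are no. There is no $e\in\omega$ with $\emptyset<_TW_e<_T\emptyset'$ in all models of $PA^-+B\Sigma_1$, and there are no $d,e\in\omega$ such that $W_d$ and $W_e$ have incomparable degrees in all models of $PA^-+B\Sigma_1$.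

There is a sharp complement. One index never suffices, but two do, and likewise for pairs: Theorems 5 and 6 and Corollary 7, from Section 6 on.

## 2. Computability with little induction

**The theories.** $PA^-$ is Peano arithmetic without the induction scheme: the axioms for the nonnegative part of a discretely ordered commutative ring, in the language $0,1,+,\cdot,<$. The base theory always includes $I\Delta_0$ and the axiom $\exp$, which says that $x\mapsto2^x$ is total. $B\Sigma_1$ is the base theory together with $\Sigma_1$ collection: for each $\Sigma_1$ formula $\varphi$, parameters allowed,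
$$\forall a\,\bigl[\forall x<a\,\exists y\,\varphi(x,y)\to\exists b\,\forall x<a\,\exists y<b\,\varphi(x,y)\bigr].$$
A model of $PA^-+B\Sigma_1$ need not satisfy $I\Sigma_1$; Section 4 contains an example. From here on $\mathcal M$ is a model of $PA^-+B\Sigma_1$, unless we say otherwise.

**Textbook facts.** We use the following, for which see Hájek–Pudlák, *Metamathematics of First-Order Arithmetic*. The graph of $2^x$ is $\Delta_0$. The base theory proves induction for $\Delta_0(\exp)$ formulas, and it permits definition by recursion when the step function and the bounds are elementary. There is a universal $\Sigma_1$ formula $U(e,x)$, the same in every model. For every $\Sigma_1$ formula $\varphi(u,v)$ there is an elementary function $g$, provably total in $I\Delta_0+\exp$, such that the base theory proves $U(g(v),u)\leftrightarrow\varphi(u,v)$; for a parameter-free $\varphi(u)$ there is a standard $e$ such that it proves $U(e,u)\leftrightarrow\varphi(u)$. We call this the s-m-n property.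

**$\mathcal M$-finite sets.** A set $X\subseteq\mathcal M$ is $\mathcal M$-finite if it is coded by some $c\in\mathcal M$: $x\in X$ iff the $x$-th binary digit of $c$ is $1$. For example $13=1+4+8$ codes $\{0,2,3\}$, and $2^a-1$ codes $[0,a)$ for every $a\in\mathcal M$, also for nonstandard $a$. The elements of a coded set are smaller than the code. By $\exp$, every bounded $\Delta_0$-definable subset of $\mathcal M$ (parameters allowed) is $\mathcal M$-finite. If $\mathcal M$ is nonstandard, then $\omega$ is bounded but not $\mathcal M$-finite: if $c$ coded it, then by $I\Delta_0$ there would be a least number outside the coded set, and $\omega$ has no least number outside it.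

**C.e. and computable sets.** A set is c.e. if it is $\Sigma_1$-definable over $\mathcal M$ and computable if it is $\Delta_1$-definable, with parameters from $\mathcal M$. Put $W_e=\{x:\mathcal M\models U(e,x)\}$ for $e\in\mathcal M$. By the s-m-n property the c.e. sets of $\mathcal M$ are exactly the $W_e$ with $e\in\mathcal M$. Let $\emptyset'=\{e\in\mathcal M:e\in W_e\}$; we also write $K$ for $\emptyset'$. Write $U(e,x)$ as $\exists y\,\theta(e,x,y)$ with $\theta\in\Delta_0$ and put
$$W_{e,s}=\{x<s:\exists y<s\ \theta(e,x,y)\},\qquad K_s=\{x<s:\exists y<s\ \theta(x,x,y)\}.$$
Membership in these sets is $\Delta_0$, they increase with $s$, and their unions over $s\in\mathcal M$ are $W_e$ and $K$.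

**Pairing.** $\langle l,y\rangle=\frac{(l+y)(l+y+1)}2+y$ is the Cantor pairing. Components are at most the code, every number is a pair, and $\langle l,y\rangle\le(l+y+1)^2$. Longer tuples are iterated pairs.

**Turing reducibility.** $A\le_TB$ in $\mathcal M$ if there is a c.e. set $\Phi$ such that for all $\mathcal M$-finite sets $E,H$,
$$E\subseteq A\ \text{ and }\ H\cap A=\emptyset\quad\Longleftrightarrow\quad\exists P,N\ \bigl[\langle E,H,P,N\rangle\in\Phi,\ P\subseteq B,\ N\cap B=\emptyset\bigr],$$
where $P,N$ range over $\mathcal M$-finite sets. We then say that $\Phi$ *witnesses* $A\le_TB$. For example, if $B$ is the complement of $A$, then $\{\langle E,H,H,E\rangle\}$ witnesses $A\le_TB$, because $E\subseteq A$ iff $E\cap B=\emptyset$, and $H\cap A=\emptyset$ iff $H\subseteq B$. We write $A<_TB$ if $A\le_TB$ and $B\not\le_TA$; $\emptyset<_TW$ means that $W$ is not computable. Degrees are $\equiv_T$-classes, and two sets have incomparable degrees if neither is $\le_T$ the other. A c.e. set $W$ with $\emptyset<_TW<_T\emptyset'$ is called *intermediate*.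

**Lemma 3.** Let $\mathcal M\models PA^-+B\Sigma_1$.

1. Bounded $\Delta_1$ sets are $\mathcal M$-finite. If $A$ is the union of an increasing family of sets $A_s$ such that $u\in A_s$ is a $\Delta_1$ relation of $u,s$, and $P\subseteq A$ is $\mathcal M$-finite, then $P\subseteq A_s$ for some $s$.
2. $\le_T$ is transitive.
3. If $g$ is a total computable function and $u\in A\leftrightarrow g(u)\in C$ for all $u$, then $A\le_TC$. Every c.e. set is $\le_T\emptyset'$.
4. A computable set is $\le_T$ every set.
5. If two c.e. sets have incomparable degrees, each of them is intermediate.
6. $\omega$ is a model of $PA^-+B\Sigma_1$, and in $\omega$ the relation $\le_T$ is ordinary Turing reducibility.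

*Proof.* (1) Let $X\subseteq[0,a)$ with $x\in X\leftrightarrow\exists y\,\alpha(x,y)$ and $x\notin X\leftrightarrow\exists y\,\beta(x,y)$, where $\alpha,\beta\in\Delta_0$. Every $x<a$ has a $y$ with $\alpha(x,y)\vee\beta(x,y)$. Collection gives a common bound $b$ for such $y$, and then $X=\{x<a:\exists y<b\ \alpha(x,y)\}$ is $\Delta_0$-definable and bounded. For the second part, every $u$ below the code of $P$ satisfies: $u\notin P$, or $u\in A_s$ for some $s$. Collection bounds the stages, and the family is increasing.

(2) If $\Phi$ witnesses $A\le_TB$ and $\Psi$ witnesses $B\le_TC$, then $\{\langle E,H,P,N\rangle:\exists P',N'\,[\langle E,H,P',N'\rangle\in\Phi\wedge\langle P',N',P,N\rangle\in\Psi]\}$ is c.e. and witnesses $A\le_TC$: apply the two equivalences one after the other.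

(3) For $\mathcal M$-finite $E$, collection bounds the values of $g$ on $E$ together with the witnesses for these values, so $g[E]$ is $\mathcal M$-finite, and $P=g[E]$ is a $\Sigma_1$ relation of $P$ and $E$. Now $E\subseteq A$ iff $g[E]\subseteq C$, and $H\cap A=\emptyset$ iff $g[H]\cap C=\emptyset$, so $\{\langle E,H,g[E],g[H]\rangle\}$ is a witness. If $A$ is defined by the $\Sigma_1$ formula $\varphi(v)$, use the s-m-n property for $\varphi(v)$ regarded as a formula in $u,v$ that ignores $u$ (absorb parameters into $v$ by pairing). It gives an elementary $g$ with $U(g(v),g(v))\leftrightarrow\varphi(v)$, that is, $v\in A\leftrightarrow g(v)\in\emptyset'$.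

(4) If $A$ is computable, $\{\langle E,H,\emptyset,\emptyset\rangle:E\subseteq A,\ H\cap A=\emptyset\}$ is a witness. It is c.e., because by $B\Sigma_1$ the bounded universal quantifiers over $E$ and $H$ in front of $\Sigma_1$ formulas can be absorbed.

(5) Let $A_0,A_1$ be incomparable. If $A_0$ were computable, then $A_0\le_TA_1$ by (4). If $\emptyset'\le_TA_0$, then $A_1\le_T\emptyset'\le_TA_0$ by (3), and $A_1\le_TA_0$ by (2). Also $A_0\le_T\emptyset'$ by (3). The same holds for $A_1$.

(6) The first part is clear. If an oracle machine computes $A$ from $B$, let $\Phi$ consist of the $\langle E,H,P,N\rangle$ with $P\cap N=\emptyset$ such that the machine, answering yes to queries in $P$ and no to queries in $N$ and making no other queries, outputs $1$ on every element of $E$ and $0$ on every element of $H$. This $\Phi$ is c.e. and witnesses $A\le_TB$. Conversely, given a witness $\Phi$, decide $x\in A$ with oracle $B$ by searching for $P\subseteq B$, $N\cap B=\emptyset$ with $\langle\{x\},\emptyset,P,N\rangle\in\Phi$ or $\langle\emptyset,\{x\},P,N\rangle\in\Phi$; exactly one of the two kinds exists. $\blacksquare$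

## 3. Why Theorem 1 settles both uniform questions

Try a few indices. If $W_e$ is defined as the empty set, it is computable in $\omega$, so $e$ fails in $\omega$. If $W_e$ is defined as $\emptyset'$, then $e$ fails in $\omega$ too, on the other side. So only an index that is intermediate in $\omega$ has a chance, and we have to leave $\omega$ to make it fail. Elementary extensions of $\omega$ are of no use for this. "$W_e$ is computable" can be written as $\exists w\,\forall u\,(U(e,u)\leftrightarrow\neg U(w,u))$, and "$\emptyset'\le_TW_e$" as a statement "there is $w$ such that $W_w$ is a witness"; both are first-order sentences, so they have the same truth value in $\omega$ and in every elementary extension. We need a model that is not elementarily equivalent to $\omega$, and Theorem 1 supplies one.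

**Proof of Theorem 2 from Theorem 1.** *Single indices.* Let $e\in\omega$. If $\emptyset'\le_TW_e$ in $\omega$, then $W_e<_T\emptyset'$ fails in the model $\omega$. Otherwise Theorem 1 gives a model of $PA^-+B\Sigma_1$ in which $W_e$ is computable, so $\emptyset<_TW_e$ fails there.

*Pairs.* Suppose $W_d,W_e$ were incomparable in every model. By Lemma 3(4), $W_d$ is noncomputable in every model. By Theorem 1, in the contrapositive, $\emptyset'\le_TW_d$ in $\omega$. Hence $W_e\le_T\emptyset'\le_TW_d$ in $\omega$, which contradicts incomparability in $\omega$. $\blacksquare$

It remains to prove Theorem 1.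

## 4. Cuts, exponential towers, and a sequence that the cut cannot see

**Lemma 4.** Let $\mathcal N$ be an elementary extension of $\omega$ and let $\mathcal M\subsetneq\mathcal N$ be a proper initial segment that contains $0,1$ and is closed under $+$, $\cdot$ and $2^x$. Then $\Delta_0$ formulas with parameters in $\mathcal M$ have the same truth value in $\mathcal M$ and $\mathcal N$, and $\mathcal M\models PA^-+I\Delta_0+\exp+B\Sigma_1$.

*Proof.* Since $\mathcal M$ is an initial segment closed under the operations, bounded quantifiers range over the same elements in both structures; this gives the absoluteness. The axioms of $PA^-$ hold in $\mathcal M$: the universal ones are inherited, and if $a\le b$ in $\mathcal M$, the difference $b-a\le b$ lies in $\mathcal M$. For $I\Delta_0$, let $\varphi\in\Delta_0$ with $\varphi(0)$ and $\neg\varphi(a)$ in $\mathcal M$. Let $x\le a$ be the least element of $\mathcal N$ with $\neg\varphi(x)$. Then $x\in\mathcal M$, $x\ne0$, and $\varphi(x-1)$ holds, so the induction step fails in $\mathcal M$ as well. The axiom $\exp$ holds because the graph of $2^x$ is $\Delta_0$ and $2^a\in\mathcal M$ for $a\in\mathcal M$.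

For $B\Sigma_1$ it is enough to treat $\Delta_0$ formulas $\varphi(z,y)$, since several existential variables can be bounded by one. Let $a\in\mathcal M$, and suppose that for every $z<a$ there is $y\in\mathcal M$ with $\varphi(z,y)$. Then every $b\in\mathcal N\setminus\mathcal M$ satisfies
$$\mathcal N\models\forall z<a\,\exists y<b\ \varphi(z,y),$$
because the witnesses in $\mathcal M$ lie below $b$. There is such a $b$, since $\mathcal M$ is proper. Let $b_0$ be the least $b\in\mathcal N$ with this property. If $b_0\notin\mathcal M$, then $b_0\neq0$ and $b_0-1\notin\mathcal M$, since $\mathcal M$ is closed under successor; so $b_0-1$ also has the property, contradicting minimality. Hence $b_0\in\mathcal M$, and by absoluteness $b_0$ is the required bound in $\mathcal M$. $\blacksquare$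

**Example: the tower cut.** Let $\mathcal N$ be a nonstandard elementary extension of $\omega$ and $a\in\mathcal N$ nonstandard. Put $2_0(a)=a$, $2_{l+1}(a)=2^{2_l(a)}$, and
$$\mathcal M_a=\{b\in\mathcal N:b<2_l(a)\text{ for some }l\in\omega\}.$$
This is a proper initial segment, because $2_n(a)$ for nonstandard $n$ lies above all $2_l(a)$ with $l\in\omega$. If $b,b'<2_l(a)$, then $b+b'$, $bb'$ and $2^b$ are all below $2_{l+2}(a)$. So Lemma 4 applies and $\mathcal M_a\models B\Sigma_1$. Moreover $l\in\omega$ iff $\mathcal M_a$ contains a code of a sequence of length $l+1$ that starts with $a$ and whose every later entry is $2$ to the previous one. Indeed, the last entry of such a sequence is $2_l(a)$, which is in $\mathcal M_a$ iff $l\in\omega$; and for $l\in\omega$ the set of pairs $\langle i,2_i(a)\rangle$, $i\le l$, has a code in $\mathcal M_a$ because $\mathcal M_a$ is closed under pairing and $\exp$. So $\omega$ is $\Sigma_1$-definable in $\mathcal M_a$. It contains $0$, is closed under successor and is not everything, so $I\Sigma_1$ fails in $\mathcal M_a$.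

**The first attempt at Theorem 1.** Let $B=W_e$ and $B_s=W_{e,s}$. The tower cut suggests building a cut from a sequence along which $B$ settles. In $\mathcal N$ let $m(a)$ be the least $s\ge2^a$ with $B_s\cap[0,a)=B\cap[0,a)$, where $B$ is read in $\mathcal N$. Start with a nonstandard $t_0$, put $t_{l+1}=m(t_l)$, and let $\mathcal M$ be the set of all elements of $\mathcal N$ below some $t_l$ with $l\in\omega$. As before, $\mathcal M\models B\Sigma_1$. And for $u<t_l$, $l\in\omega$,
$$u\in W_e^{\mathcal M}\iff u\in B_{t_{l+1}}.$$
From right to left: $t_{l+1}\in\mathcal M$. From left to right: an element enumerated in $\mathcal M$ is enumerated in $\mathcal N$, and below $t_l$ the stage $t_{l+1}$ already shows everything that $\mathcal N$ ever enumerates. So non-membership in $W_e^{\mathcal M}$ can be read off from the sequence.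

The attempt stops here: $W_e^{\mathcal M}$ is computable by this route only if $\mathcal M$ can recognize suitable pairs $(t_l,t_{l+1})$ by a $\Sigma_1$ formula. For the tower this works, as each step is computed from the previous one. For $m$ it does not: to check $s=m(a)$ we must check $\forall u<a\,(u\in B\to u\in B_s)$, which asks about the complement of $B$, the very thing we want to compute. Nor can we use the sequence as a parameter. An element $c\in\mathcal M$ lies below some $t_k$, and a set coded by $c$ has only elements below $c$, so no $\mathcal M$-finite set contains all the $t_l$, $l\in\omega$.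

**Short names.** A parameter in $\mathcal M$ cannot contain the $t_l$, but it can contain short names for them. An element $y\in K$ names a stage, the least $t$ with $y\in K_t$, and the relation between name and stage is $\Delta_0$. So we look for $t_l$ that are exactly the stages at which certain small numbers $y_l$ enter $K$, and we keep the list of the $y_l$ as the parameter. The list has nonstandard length $n$, and it must be an element of $\mathcal M$, so *all* names $y_l$, $l\le n$, must lie below the cut, including those whose stages are outside it. Translated to $\omega$: for every $n$ we need one $x$ and names $y_0,\dots,y_n<x$ whose entry stages $t_0<\dots<t_n$ are exponentially spaced, start above the code of the list of names, and are such that $B$ settles below $t_l$ by stage $t_{l+1}$. The hypothesis that $B$ is incomplete has not been used yet; it is what provides these patterns.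

## 5. Proof of Theorem 1

Throughout, $B=W_e$ and $B_s=W_{e,s}$.

### 5.1. Counting the changes of $\emptyset'$ against the settling of $B$

In $\omega$, for each $x$ put
$$s_0(x)=2^{(2x+2)^2},\qquad s_{i+1}(x)=\text{the least }s\ge2^{s_i(x)}\text{ with }B_s\cap[0,s_i(x))=B\cap[0,s_i(x)),$$
and let $v(x)$ be the number of $i$ with $K_{s_i(x)}\cap[0,x)\ne K_{s_{i+1}(x)}\cap[0,x)$. Each change puts at least one new number below $x$ into $K$, so $v(x)\le x$. The function $(i,x)\mapsto s_i(x)$ is computable from $B$: with $B$ as oracle we know the finite set $B\cap[0,s_i(x))$ and wait for it to be enumerated.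

Look at the smallest cases. If $v(x)=0$ for all large $x$, then $K\cap[0,x)=K_{s_0(x)}\cap[0,x)$ for these $x$, and $K$ would be computable. If $v(x)\le1$ for all large $x$, and $v(x)=1$ for infinitely many $x$, then $B$ computes $K$: to decide $y\in K$, look for a large $x>y$ and a $j$ such that one change has been seen before $s_j(x)$; no further change can come, so $K_{s_j(x)}$ is correct below $x$. The search ends, because $v$ takes the value $1$ infinitely often. In contrast, replace $B,B_s$ by $K,K_s$ in the definition of $s_i$. Then $K$ has settled below $s_0(x)>x$ at stage $s_1(x)$, and $v(x)\le1$ always. So it must be incompleteness that makes $v$ large.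

**Step 1. The function $v$ is unbounded.** *This step turns the hypothesis $\emptyset'\not\le_TW_e$ into many well-spaced changes of $K$.* Suppose $v$ is bounded. Let $c'$ be the largest value that $v$ takes infinitely often. The finitely many larger values are each taken finitely often, so there is $x_1$ with $v(x)\le c'$ for all $x\ge x_1$. To decide $y\in K$ from $B$, search for $x\ge\max(y+1,x_1)$ and $j$ such that $c'$ many $i<j$ satisfy $K_{s_i(x)}\cap[0,x)\ne K_{s_{i+1}(x)}\cap[0,x)$. The search succeeds, since there are infinitely many $x$ with $v(x)=c'$. For the $x,j$ found, no $i\ge j$ can be a change, since $v(x)\le c'$. As $s_i(x)\to\infty$ with $i$, we get $K\cap[0,x)=K_{s_j(x)}\cap[0,x)$, and we read off whether $y\in K$. So $K\le_TB$, a contradiction.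

**Step 2. The finite patterns in $\omega$.** *This step extracts the named stages from the changes; we use every second change, so that a full interval $[s_i,s_{i+1}]$ is available between two chosen stages.* Let $n\in\omega$. By Step 1 choose $x$ with $v(x)\ge2n+1$; then $2n+1\le x$, as $v(x)\le x$. Write $s_i=s_i(x)$ and choose $i_0<i_1<\dots<i_{2n}$ such that $K\cap[0,x)$ changes between $s_{i_m}$ and $s_{i_m+1}$ for every $m\le2n$. For $l\le n$ pick
$$y_l<x,\qquad y_l\in K_{s_{i_{2l}+1}}\setminus K_{s_{i_{2l}}},$$
and let $t_l$ be the least $t$ with $y_l\in K_t$. Then
$$s_{i_{2l}}<t_l\le s_{i_{2l}+1}. \tag{1}$$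
Let $c$ be the code of $\{\langle l,y_l\rangle:l\le n\}$. For $l<n$ we have $i_{2l+2}\ge i_{2l}+2$. We claim:
$$2^{t_l}<t_{l+1}\qquad(l<n); \tag{2}$$
$$\text{if }u<t_l\text{ and }u\in B,\text{ then }u\in B_{t_{l+1}}\qquad(l<n); \tag{3}$$
$$c,\,n,\,x<t_0\quad\text{and}\quad t_0>4. \tag{4}$$
For (2): $2^{t_l}\le2^{s_{i_{2l}+1}}\le s_{i_{2l}+2}\le s_{i_{2l+2}}<t_{l+1}$, using (1) twice and $s_{i+1}\ge2^{s_i}$. For (3): if $u<t_l$, then $u<s_{i_{2l}+1}$ by (1), so if also $u\in B$, the definition of $s_{i_{2l}+2}$ gives $u\in B_{s_{i_{2l}+2}}$, and $s_{i_{2l}+2}<t_{l+1}$ as we just saw. For (4): $l\le n<x$ and $y_l<x$ give $\langle l,y_l\rangle\le(2x)^2$, so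
$$c<2^{(2x)^2+1}\le2^{(2x+2)^2}=s_0\le s_{i_0}<t_0 .$$
Also $n<x<s_0<t_0$ and $t_0>s_0\ge16$.

So $\omega$ satisfies the following first-order sentence. *For every $n$ there are $x,c$ and a coded sequence $\langle t_l:l\le n\rangle$ such that $c$ codes $\{\langle l,y_l\rangle:l\le n\}$ for some numbers $y_l<x$, for each $l\le n$ the number $t_l$ is the least $t$ with $y_l\in K_t$, and (2), (3), (4) hold.* In (3), "$u\in B$" stands for $U(e,u)$.

**Step 3. The model.** *This step stretches the pattern to nonstandard length and cuts it at the standard indices.* Let $\mathcal N$ be a nonstandard elementary extension of $\omega$. The sentence of Step 2 holds in $\mathcal N$. Apply it to a nonstandard $n\in\mathcal N$, obtain $x$, $c$ and $\langle t_l:l\le n\rangle$, and put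
$$\mathcal M=\{a\in\mathcal N:a<t_l\text{ for some }l\in\omega\}.$$
By (2) the sequence $t_l$ is strictly increasing, so for $l\le n$ we have
$$t_l\in\mathcal M\iff l\in\omega: \tag{5}$$
if $l\in\omega$, then $t_l<t_{l+1}$; if $l$ is nonstandard, then $t_l$ is above all $t_k$ with $k\in\omega$. In particular $t_n\notin\mathcal M$, so $\mathcal M$ is a proper initial segment. By (4), $c,n,x\in\mathcal M$. If $a,b<t_l$ with $l\in\omega$, then $a+b$, $ab$ and $2^a$ are all at most $2^{t_l}$, because $t_l>4$ gives $2t_l\le t_l^2\le2^{t_l}$; and $2^{t_l}<t_{l+1}$. So $\mathcal M$ is closed under $+$, $\cdot$ and $2^x$. By Lemma 4, $\mathcal M\models PA^-+I\Delta_0+\exp+B\Sigma_1$, and $\Delta_0$ formulas are absolute between $\mathcal M$ and $\mathcal N$.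

**Step 4. $\omega$ is $\Sigma_1$-definable and $W_e$ is computable in $\mathcal M$.** *This step uses the short names to recognize the stages $t_l$ inside $\mathcal M$.* Let $\tau(l,t)$ be the formula "for some $y$ with $\langle l,y\rangle$ in the set coded by $c$, $t$ is the least number with $y\in K_t$". It is $\Delta_0$ with parameter $c\in\mathcal M$, since $y\le\langle l,y\rangle<c$. In $\mathcal N$, $\tau(l,t)$ holds iff $l\le n$ and $t=t_l$. By absoluteness and (5), $\mathcal M\models\exists t\,\tau(l,t)$ iff $l\in\omega$. So $\omega$ is $\Sigma_1$-definable in $\mathcal M$ from the parameter $c$.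

Let $l\in\omega$ and $u<t_l$. We claim
$$u\in W_e^{\mathcal M}\iff u\in B_{t_{l+1}}, \tag{6}$$
where $B_{t_{l+1}}=W_{e,t_{l+1}}$ is the same set in $\mathcal M$ and $\mathcal N$ by absoluteness. The direction from right to left holds because $t_{l+1}\in\mathcal M$. For the other direction, $u\in W_e^{\mathcal M}$ implies $u\in W_e^{\mathcal N}$, since the witness stays a witness; now (3), which holds in $\mathcal N$, gives $u\in B_{t_{l+1}}$.

Every $u\in\mathcal M$ is below some $t_l$ with $l\in\omega$. So by (6),
$$u\notin W_e^{\mathcal M}\iff\mathcal M\models\exists l,t,t'\,\bigl[\tau(l,t)\wedge\tau(l+1,t')\wedge u<t\wedge u\notin W_{e,t'}\bigr].$$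
For the direction from right to left, note that $\tau(l,t)$ with $t\in\mathcal M$ forces $l\in\omega$, $t=t_l$ and $t'=t_{l+1}$. The right side is $\Sigma_1$ in $\mathcal M$. As $W_e^{\mathcal M}$ is also $\Sigma_1$, it is $\Delta_1$, that is, computable in $\mathcal M$. This proves Theorem 1, and with it Theorem 2. $\blacksquare$

**Remark (several indices at once).** Let $F\subset\omega$ be finite and suppose that the join $\bigoplus_{e\in F}W_e=\{\langle e,u\rangle:e\in F,\ u\in W_e\}$ is incomplete in $\omega$. The join has a standard index, which is correct in every model. Theorem 1 for this index gives one model in which the join is computable, and hence all $W_e$, $e\in F$, are computable in that model.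

## 6. Two pairs that cover all models

The model built above violates $I\Sigma_1$, as $\omega$ is a bounded $\Sigma_1$-definable initial segment without a last element. Splitting the models according to $I\Sigma_1$ leads to the complement of Theorem 2.

**Theorem 5.** There are $d_0,e_0\in\omega$ such that $W_{d_0},W_{e_0}$ are incomparable in every model of the base theory plus $I\Sigma_1$.

**Theorem 6.** There are $d_1,e_1\in\omega$ such that $W_{d_1},W_{e_1}$ are incomparable in every model of $PA^-+B\Sigma_1+\neg I\Sigma_1$.

**Corollary 7.** In every model of $PA^-+B\Sigma_1$, one of the pairs $(W_{d_0},W_{e_0})$, $(W_{d_1},W_{e_1})$ is incomparable, hence one of $W_{d_0},W_{d_1}$ is intermediate. No single pair and no single index suffices. So the least number of standard indices, respectively pairs, covering all models is exactly $2$.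

*Proof from Theorems 2, 5 and 6.* A model of $PA^-+B\Sigma_1$ either satisfies $I\Sigma_1$, and Theorem 5 applies, or not, and Theorem 6 applies. The statement about $W_{d_0},W_{d_1}$ follows by Lemma 3(5). That one index or one pair is not enough is Theorem 2. $\blacksquare$

In the next two proofs we write c.e. sets $A_0,A_1$ and must show, for every $w$ in the model and $i\in\{0,1\}$, that $W_w$ does not witness $A_i\le_TA_{1-i}$. This suffices, since every c.e. set of the model is some $W_w$. If $\langle\emptyset,\{x\},P,N\rangle\in W_{w,s}$, then the code of $N$ is below $s$, and so all elements of $N$ are below $s$.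

## 7. The Friedberg–Muchnik construction under $I\Sigma_1$

**Step 1. Construction.** *We fix a parameter-free recursion.* For $r=2w+i$ with $i\in\{0,1\}$, requirement $r$ says that $W_w$ does not witness $A_i\le_TA_{1-i}$. At each stage at most one requirement *acts*. Let $q_r(s)$ be the largest stage $\le s$ at which some $r''<r$ acted, and $0$ if there is none. At stage $s+1$, requirement $r\le s$ *requires attention* if it did not act at a stage in $(q_r(s),s]$ and, for $x=\langle r,q_r(s)\rangle$, there is
$$\langle\emptyset,\{x\},P,N\rangle\in W_{w,s}\quad\text{with}\quad P\subseteq A_{1-i,s},\quad N\cap A_{1-i,s}=\emptyset .$$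
The least $r$ that requires attention acts and puts $x=\langle r,q_r(s)\rangle$ into $A_i$. Here $A_{i,s}$ is the set of numbers put into $A_i$ at stages $\le s$. The history up to stage $s$ is a sequence of length $s$ with entries at most $s$, and all searches are bounded, so this is an elementary recursion without parameters. Hence $A_0,A_1$ have standard indices $d_0,e_0$.

**Step 2. Counting actions.** *We bound the number of actions of the requirements up to $r$.* If $r$ acts at stage $a$ and again at a later stage $s'+1$, then $r$ did not act in $(q_r(s'),s']$, so $a\le q_r(s')$, and some $r''<r$ acted at $q_r(s')$, which is not $a$ itself. So between two actions of $r$ there is an action of a smaller requirement. Fix $s$ and let $n_r$ be the number of stages $\le s$ with an action by some $r'\le r$. Then $n_0\le1$ and $n_r\le n_{r-1}+(n_{r-1}+1)$, so $n_r\le2^{r+1}-1$ by induction on $r$. This is an induction for a $\Delta_0(\exp)$ formula, as the history up to $s$ is coded.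

**Step 3. The last action.** *Here, and only here, $I\Sigma_1$ is used beyond $B\Sigma_1$.* Let $r$ be fixed. The set of $j$ such that the requirements $\le r$ act at least $j$ times is $\Sigma_1$, contains $0$, and is bounded by $2^{r+1}-1$. By $I\Sigma_1$ it has a maximum. So there is a stage $s_r$ after which no $r'\le r$ acts.

**Step 4. Each requirement is met.** *We derive a contradiction from a witness.* Suppose $W_w$ witnesses $A_i\le_TA_{1-i}$, and let $r=2w+i$. Let $q$ be the last stage at which some $r''<r$ acts, and $0$ if there is none; it exists by Step 3. Then $q_r(s)=q$ for all $s\ge q$. Let $x=\langle r,q\rangle$.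

*Case 1: $r$ acts at a stage $s+1>q$.* Then it puts $x$ into $A_i$, via some $\langle\emptyset,\{x\},P,N\rangle\in W_{w,s}$ with $P\subseteq A_{1-i,s}$ and $N\cap A_{1-i,s}=\emptyset$. After stage $s+1$ only requirements $r'>r$ act, by the choice of $q$ and by Step 2. When such an $r'$ acts at a stage $s'+1>s+1$, it uses $\langle r',q'\rangle$ with $q'=q_{r'}(s')\ge s+1$, as $r<r'$ acted at stage $s+1$. So the number it enumerates is at least $s+1$ and exceeds all elements of $N$. At stage $s+1$ itself nothing enters $A_{1-i}$. Hence $N\cap A_{1-i}=\emptyset$, and $P\subseteq A_{1-i}$. Since $W_w$ is a witness, $x\notin A_i$. This is a contradiction.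

*Case 2: $r$ does not act after stage $q$.* The number $x$ can enter $A_i$ only by an action of $r$ at a stage $s+1$ with $q_r(s)=q$, which requires $s\ge q$. So $x\notin A_i$. As $W_w$ is a witness, there is $\langle\emptyset,\{x\},P,N\rangle\in W_w$ with $P\subseteq A_{1-i}$ and $N\cap A_{1-i}=\emptyset$. By Lemma 3(1), which applies because $I\Sigma_1$ implies $B\Sigma_1$, for all sufficiently large $s$ the quadruple is in $W_{w,s}$ and $P\subseteq A_{1-i,s}$. At all these stages $s+1$ with $s\ge\max(r,q,s_r)$, requirement $r$ requires attention, so some $r'\le r$ acts after $s_r$. This is a contradiction, and Theorem 5 is proved. $\blacksquare$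

## 8. Nested intervals where $I\Sigma_1$ fails

Without $I\Sigma_1$ the proof above stops in Step 3. There is still a bound on the number of actions of the requirements $\le r$, but the actions may occur at cofinally many stages, so there need be no last one, and no final witness $\langle r,q\rangle$. The failure of $I\Sigma_1$ gives something in exchange: there is a $b$ such that numbers $\le b$ enter $K$ at cofinally many stages (Claim 1 below). In the model of Section 5, for example, $b=x-1$ works, because $y_l<x$ enters $K$ exactly at stage $t_l$.

So we act at every change of $K$, at all locations above the entering number. The witness at a location $x$ is no longer a number that is fixed at some stage, but a point that stays forever in a nested sequence of intervals $[l_x(s),d_x(s)]$. Points that drop out on the left are enumerated. A location $x$ is treated at most $x+1$ times, but possibly at cofinally many stages. Collection will be enough to find points that stay in all the intervals.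

The difficulty is that at a stage $s$ we do not know which sets $N$ will stay disjoint from $A_{1-i}$; this depends on future values of the left endpoints. The construction therefore considers all vectors $\hat z$ of guesses for the staying points. For a location $p$ it computes from $\hat z$ the least point $v^p(\hat z)$ that the opponent would declare to be outside $A_i$ if the guess were right, and it arranges that the new interval at $p$ avoids $v^p(\hat z)$ for all relevant $\hat z$. The guesses at locations above $p$ are handled by shrinking these intervals first, so that $v^p$ no longer depends on them. The guesses at locations below $p$ are handled by brute force, and this is why the interval at $p$ must be large compared with all the earlier ones.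

### 8.1. The construction

**Step 1. Sizes.** *We choose intervals long enough for the counting in Step 3.* Each *location* $x=2\langle w,j\rangle+i$, $i\in\{0,1\}$, has *side* $i(x)=i$ and *opponent* $w(x)=w$. As $j$ varies, each $(w,i)$ has unboundedly many locations. Define by recursion
$$R_x=\prod_{y<x}(g(y)+1),\qquad Q_x=(x+1)R_x^2+1,\qquad g(x)=Q_x^{x+2}-1 .$$
The first values are $R_0=1$, $Q_0=2$, $g(0)=3$, and then $R_1=4$, $Q_1=33$, $g(1)=33^3-1=35936$. These functions are elementary, because $R_x\le2^{2^{(x+2)^2}}$. To see this by induction, let $\rho=2^{(x+2)^2}$ and $R_x\le2^\rho$; for $x=0$ this is clear. Then $Q_x\le(x+2)R_x^2\le2^{x+2+2\rho}$, and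
$$R_{x+1}=R_xQ_x^{x+2}\le2^{\rho+(x+2)(x+2+2\rho)}=2^{(2x+5)\rho+(x+2)^2}.$$
As $(x+2)^2\le\rho$ and $2x+6\le2^{2x+5}$, the exponent is at most $2^{2x+5}\rho=2^{(x+2)^2+2x+5}=2^{(x+3)^2}$.

**Step 2. Stages and value functions.** *We say when intervals shrink and what they have to avoid.* The intervals start as $[l_x(0),d_x(0)]=[0,g(x)]$ and will be nested. Put
$$A_i=\{\langle x,u\rangle:i(x)=i,\ \exists s\ u<l_x(s)\},\qquad A_{i,s}=\{\langle x,u\rangle:i(x)=i,\ u<l_x(s)\}.$$
At stage $s+1$: if $K_{s+1}=K_s$, change nothing. Otherwise let $k=\min(K_{s+1}\setminus K_s)$, so $k\le s$, and shrink the intervals of exactly those $x$ with $k\le x\le s$, as described in Step 3. Before stage $s+1$ only locations below $s$ have been shrunk, so $A_{i,s}$ is bounded.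

Let $\hat z=(\hat z_y)_{y\le s}$ with $\hat z_y\le g(y)$. A set $N$ with elements below $s$ is *$\hat z$-safe for side $i'$* if $u\ge\hat z_y$ for every $\langle y,u\rangle\in N$ with $i(y)=i'$. Such $y$ are below $s$, so $\hat z_y$ is defined. For example, if locations $0$ and $1$ have guesses $\hat z_0=2$, $\hat z_1=7$, then $\{\langle1,9\rangle,\langle0,1\rangle\}$ is safe for side $1$, as $9\ge7$, but not for side $0$, as $1<2$.

For $k\le p\le s$ with $i(p)=i$, $w(p)=w$, let $v^p(\hat z)$ be the least $z\le g(p)$ such that some
$$\langle\emptyset,\{\langle p,z\rangle\},P,N\rangle\in W_{w,s}\quad\text{has}\quad P\subseteq A_{1-i,s}\ \text{ and }\ N\ \hat z\text{-safe for side }1-i,$$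
and $v^p(\hat z)=\infty$ if there is none. Two properties are immediate. The value $v^p(\hat z)$ depends only on coordinates of side $1-i(p)$, in particular not on $\hat z_p$. And it is nondecreasing in each coordinate, since raising $\hat z_y$ leaves fewer safe sets $N$.

**Step 3. The shrinking.** *We choose the new intervals from the top down, so that each $v^p$ becomes independent of the coordinates above $p$ and avoids the new interval at $p$.* Process $x=s,s-1,\dots,k$ in this order and choose $[l'_x,d'_x]\subseteq[l_x(s),d_x(s)]$. The invariant before processing $x$ is:

> for every $p\in[k,x]$, the value $v^p(\hat z)$ does not depend on the coordinates $\hat z_y$ with $x<y\le s$, as long as these lie in $[l'_y,d'_y]$, where the coordinates $\hat z_y\le g(y)$ with $y\le x$ are arbitrary.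

For $x=s$ it is empty. By the invariant, $v^x$ depends only on coordinates $\le x$, and not on coordinate $x$ itself, so it is a function $v^x(\tau)$ of $\tau\in\prod_{y<x}[0,g(y)]$. For $p\in[k,x)$, the value $v^p$ is a function of $\tau$ and $\hat z_x$. We require:

* (a) for every $p\in[k,x)$ and every $\tau\in\prod_{y<x}[0,g(y)]$, the value $v^p$ is constant in $\hat z_x\in[l'_x,d'_x]$;
* (b) for every $\tau\in\prod_{y<x}[0,g(y)]$, the value $v^x(\tau)$ is not in $[l'_x,d'_x]$.

Condition (a) gives the invariant for $x-1$. We show that the choice is possible with an interval of $1/Q_x$ times the old length. For each of the at most $x$ many $p$ and each of the $R_x$ many $\tau$, the function $\hat z_x\mapsto v^p$ is nondecreasing with values in $[0,g(p)]\cup\{\infty\}$, so it has at most $g(p)+1$ jumps, and $g(p)+1\le R_x$, as it is a factor of $R_x$. In (b) there are at most $R_x$ forbidden points. Altogether there are at most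
$$xR_x^2+R_x\le(x+1)R_x^2=Q_x-1$$
obstacles. Cut $[l_x(s),d_x(s)]$ into $Q_x$ consecutive blocks of equal length. A jump between two neighboring points spoils the block that contains both, if there is one; a forbidden point spoils the block that contains it. So each obstacle spoils at most one block, and by the pigeonhole principle for coded functions some block is unspoiled. Let $[l'_x,d'_x]$ be the leftmost unspoiled block. After $x=k$ has been processed, put $[l_x(s+1),d_x(s+1)]=[l'_x,d'_x]$ for $k\le x\le s$.

**Step 4. The construction never breaks down.** *We check that the division is always exact and that the bounds are elementary.* Each shrinking of $x$ happens at a stage at which some $k\le x$ newly enters $K$. Different stages have different $k$, so $x$ is shrunk at most $x+1$ times. The initial length is $g(x)+1=Q_x^{x+2}$, and after $m\le x+1$ shrinkings the length is $Q_x^{x+2-m}\ge Q_x$. So whenever an interval has to be cut it is divisible by $Q_x$, and it never becomes empty. At stage $s+1$ all searches are over quadruples below $s$ and over at most $R_{s+1}$ vectors, so all bounds are elementary. Hence the construction is defined in every model of the base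 theory, without parameters, and $A_0,A_1$ have standard indices $d_1,e_1$.

**Step 5. What a stage achieves.** *We record the only property of Step 3 that the verification needs.* At the end of a stage $s+1$ with $K_{s+1}\ne K_s$, for every $p\in[k,s]$:
$$\begin{aligned}&\text{if }\hat z_y\in[l_y(s+1),d_y(s+1)]\text{ for }p<y\le s,\text{ and }\hat z_y\le g(y)\text{ for }y\le p,\\&\text{then }v^p(\hat z)\notin[l_p(s+1),d_p(s+1)].\end{aligned}\tag{7}$$
Here $v^p$ is the function computed at stage $s+1$. This is the invariant before processing $x=p$, together with (b) for $x=p$.

**A toy run.** Consider only locations $0$ (side $0$) and $1$ (side $1$), with intervals $[0,3]$ and $[0,35936]$, both to be shrunk, and invent value functions of the permitted kind: $v^0=1$ if $\hat z_1\le17$ and $v^0=\infty$ if $\hat z_1\ge18$; $v^1=5$ if $\hat z_0\le1$ and $v^1=100$ if $\hat z_0\ge2$. Location $1$ comes first. The blocks have length $35937/33=1089$. The jump of $v^0$ between $17$ and $18$ and the forbidden points $5$ and $100$ all lie in the first block, so the new interval is the second block, $[1089,2177]$. There $v^0$ is constantly $\infty$. Location $0$ has two blocks, $[0,1]$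 and $[2,3]$, and no forbidden point, so it gets $[0,1]$. Now (7) holds: $v^0=\infty$, and $v^1\in\{5,100\}$ lies to the left of $[1089,2177]$. The points $\langle1,u\rangle$ with $u<1089$ have entered $A_1$.

### 8.2. The verification

Let $\mathcal M\models PA^-+B\Sigma_1+\neg I\Sigma_1$.

**Step 6. Claim 1.** *There is $b$ such that for cofinally many $s$ the set $K_{s+1}\setminus K_s$ contains an element $\le b$. This supplies cofinally many stages at which the locations $\ge b$ are treated.* Choose a $\Sigma_1$ formula $\varphi$ with parameters and an $a$ such that $\varphi(0)$, $\forall x(\varphi(x)\to\varphi(x+1))$ and $\neg\varphi(a)$. Then $Y=\{x\le a:\varphi(x)\}$ is not $\mathcal M$-finite. Otherwise $I\Delta_0$ would give a least $x\le a$ outside $Y$; then $x\ne0$, $x-1\in Y$, hence $\varphi(x)$ and $x\in Y$, a contradiction. By the s-m-n property, as in the proof of Lemma 3(3), there is an elementary $h$ (with parameters) such that $x\in Y\leftrightarrow h(x)\in K$ for $x\le a$. Let $b=\max_{x\le a}h(x)$. If $K\cap[0,b]=K_s\cap[0,b]$ for some $s$, then $Y=\{x\le a:h(x)\in K_s\}$ would be $\mathcal M$-finite. So for every $s$ some element $\le b$ of $K$ is not in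 $K_s$. It enters at some later stage $s'+1$ with $s'\ge s$, that is, it lies in $K_{s'+1}\setminus K_{s'}$.

**Step 7. Claim 2.** *This finds points that stay in all intervals, compatibly with a given set $N$; it replaces the final witnesses of Section 7.* Let $s\in\mathcal M$, $i'\in\{0,1\}$, and let $N$ be $\mathcal M$-finite with elements below $s$ and $N\cap A_{i'}=\emptyset$. Then there is an $\mathcal M$-finite $\hat z=(\hat z_y)_{y\le s}$ such that $N$ is $\hat z$-safe for side $i'$ and
$$l_y(t)\le\hat z_y\le d_y(t)\qquad\text{for all }y\le s\text{ and all }t\in\mathcal M.$$
We call a $\hat z$ with the last property *true*.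

Call $\hat z=(\hat z_y)_{y\le s}$ a candidate if $\hat z_y\le g(y)$ for all $y\le s$ and $N$ is $\hat z$-safe for side $i'$. The codes of candidates are bounded by some element of $\mathcal M$. Suppose no candidate is true. Then for each candidate there is a $t$ at which it is *violated*, meaning that $\hat z_y\notin[l_y(t),d_y(t)]$ for some $y\le s$. By $B\Sigma_1$ there is $t_0$ such that each candidate is violated at some $t\le t_0$. But $(l_y(t_0))_{y\le s}$ is a candidate: $l_y(t_0)\le g(y)$, and if $\langle y,u\rangle\in N$ with $i(y)=i'$, then $\langle y,u\rangle\notin A_{i'}$, so $u\ge l_y(t_0)$. It is violated at no $t\le t_0$, because the intervals are nested and so $l_y(t)\le l_y(t_0)\le d_y(t_0)\le d_y(t)$. This is a contradiction, and Claim 2 is proved.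

Conversely, a true guess makes safe sets disjoint:
$$\text{if }\hat z\text{ is true and }N'\text{ is }\hat z\text{-safe for side }i',\text{ then }N'\cap A_{i'}=\emptyset. \tag{8}$$
Indeed, for $\langle y,u\rangle\in N'$ with $i(y)=i'$ we have $u\ge\hat z_y\ge l_y(t)$ for all $t$, so $\langle y,u\rangle\notin A_{i'}$; and if $i(y)\neq i'$, then $\langle y,u\rangle\notin A_{i'}$ by definition.

**Step 8. Incomparability.** *We let a supposed witness certify a staying point, and find that it then certifies a point that has been enumerated.* Suppose $W_w$ witnesses $A_i\le_TA_{1-i}$. Choose a location $p\ge b$ with $i(p)=i$ and $w(p)=w$, where $b$ is from Claim 1. By Claim 2 with $N=\emptyset$ there is $z$ with $l_p(t)\le z\le d_p(t)$ for all $t$. Then $\langle p,z\rangle\notin A_i$. As $W_w$ is a witness, there is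
$$\langle\emptyset,\{\langle p,z\rangle\},P,N\rangle\in W_w\quad\text{with}\quad P\subseteq A_{1-i},\quad N\cap A_{1-i}=\emptyset.$$
By Lemma 3(1) and Claim 1 choose $s\ge p$ so large that this quadruple is in $W_{w,s}$ (so the elements of $N$ are below $s$), that $P\subseteq A_{1-i,s}$, and that $k=\min(K_{s+1}\setminus K_s)\le b\le p$. By Claim 2 for side $1-i$ choose a true $\hat z=(\hat z_y)_{y\le s}$ such that $N$ is $\hat z$-safe for side $1-i$.

Let $v=v^p(\hat z)$, computed at stage $s+1$; this is defined because $k\le p\le s$. The number $z\le g(p)$ satisfies the condition in the definition of $v^p(\hat z)$, through $P$ and $N$. Hence $v\le z\le d_p(s+1)$. Since $\hat z$ is true, (7) applies and $v\notin[l_p(s+1),d_p(s+1)]$. So $v<l_p(s+1)$, that is,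
$$\langle p,v\rangle\in A_i .$$
On the other hand, by the definition of $v$ there is $\langle\emptyset,\{\langle p,v\rangle\},P',N'\rangle\in W_{w,s}$ with $P'\subseteq A_{1-i,s}\subseteq A_{1-i}$ and $N'$ $\hat z$-safe for side $1-i$. As $\hat z$ is true, $N'\cap A_{1-i}=\emptyset$ by (8). Since $W_w$ witnesses $A_i\le_TA_{1-i}$, it follows that $\langle p,v\rangle\notin A_i$. This is a contradiction.

So neither $A_0\le_TA_1$ nor $A_1\le_TA_0$ holds in $\mathcal M$. This proves Theorem 6, and Corollary 7 follows as shown in Section 6. $\blacksquare$
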